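\title{List colorings without monochromatic minors in graphs that exclude a join}

\begin{abstract}
Let $H$ be a connected graph with at least one edge and let $r$ be a positive
integer. We consider the conjecture that every graph with no
$(K_{1,r-1}+H)$-minor, given lists of $r+1$ colors at its vertices, has a list
coloring, not necessarily proper, in which no subgraph contractible to $H$ is
monochromatic. We prove that the conjecture holds for every $H$ when $r\le 2$
and that it is false for every $r\ge 3$, where it fails for all stars
$H=K_{1,s}$ with $s\ge\max\{r+1,5\}$. For stars the failure is by a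
multiplicative factor that grows exponentially with $r$.
\end{abstract}

\section{The conjectures and the results}\label{sec:intro}

Graphs are finite and simple. A set of vertices is \emph{connected} if it is
nonempty and induces a connected subgraph, and two disjoint sets of vertices
are \emph{adjacent} if some edge joins them. We write $v\sim S$ if the vertex
$v$ has a neighbor in the set $S$, and $v\sim x$ for $v\sim\{x\}$; the symbol
$[v\sim S]$ equals $1$ if $v\sim S$ and $0$ otherwise. To \emph{contract} a
connected set $P$ is to replace it by one new vertex whose neighbors are the
vertices outside $P$ that have a neighbor in $P$.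

A graph $X$ is a \emph{minor} of $G$ if it can be obtained, up to isomorphism,
from a subgraph of $G$ by contractions. We use the standard equivalent form:
$G$ has a \emph{model} of $X$, that is, pairwise disjoint connected sets, one
\emph{branch set} for each vertex of $X$, such that the branch sets of
adjacent vertices of $X$ are adjacent. The graph $G$ is \emph{$X$-minor-free}
if $X$ is not a minor of $G$. If $X'$ is a subgraph of $X$, then a model of
$X$ contains a model of $X'$, so every $X'$-minor-free graph is
$X$-minor-free. The \emph{join} $X+Y$ is obtained from disjoint copies of $X$
and $Y$ by adding all edges between them. The star $K_{1,s}$ has a center and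
$s$ leaves, and $K_{1,0}=K_1$.

An \emph{$n$-list-assignment} $L$ to $G$ gives each vertex $v$ a list $L(v)$
of $n$ colors. An \emph{$L$-coloring} gives each vertex $v$ a color from
$L(v)$; it need not be proper. A subgraph is \emph{monochromatic} if all its
vertices have the same color, and a \emph{monochromatic component} is a
component of the subgraph induced by the vertices of one color. A subgraph of
$G$ is \emph{contractible to $H$} if it can be contracted to a graph
isomorphic to $H$.

Throughout, $r$ is a positive integer and $H$ is a connected graph with at
least one edge. The following two conjectures are stated in \cite{book}, where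
they are called $A(r,H,\mathrm{ch})$ and $B(r,H,\mathrm{ch})$.

\medskip
\noindent\textbf{Conjecture $\mathrm A(r,H)$.}
\emph{Let $r\le 2$, let $G$ be a $(K_r+H)$-minor-free graph, and let $L$ be an
$(r+1)$-list-assignment to $G$. Then $G$ has an $L$-coloring in which no
subgraph contractible to $H$ is monochromatic.}

\medskip
\noindent\textbf{Conjecture $\mathrm B(r,H)$.}
\emph{Let $r\ge 1$, let $G$ be a $(K_{1,r-1}+H)$-minor-free graph, and let $L$
be an $(r+1)$-list-assignment to $G$. Then $G$ has an $L$-coloring in which no
subgraph contractible to $H$ is monochromatic.}

\medskip
The conclusion says that no monochromatic component has an $H$-minor. Indeed,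
a subgraph contractible to $H$ has an $H$-minor and is connected, because $H$
is; if it is monochromatic, it lies in one monochromatic component.
Conversely, given a model of $H$ in a monochromatic component, a spanning tree
of each branch set together with one edge for each edge of $H$ forms a
monochromatic subgraph contractible to $H$. So the conjectures propose an
exchange: if $G$ excludes $H$ joined with $r$ extra vertices, then with one
more color than there are extra vertices the color classes can be made to
exclude $H$ itself.

For $H=K_2$ the conclusion is that the coloring is proper. Then
$\mathrm B(1,K_2)$ says that forests, the $K_3$-minor-free graphs, can be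
properly colored from lists of two colors, and $\mathrm B(2,K_2)$ says that
$K_4$-minor-free graphs can be properly colored from lists of three. The
number $r+1$ cannot be lowered in general: $K_{r+1}$ has too few vertices to
have a $(K_{1,r-1}+K_2)$-minor, and it has no proper coloring with $r$ colors.
Both hypotheses on $H$ are needed. For $H=K_1$ the conclusion fails already
when $G$ is a single vertex. For $H$ consisting of two disjoint edges and
$r=1$, let $G$ be three disjoint triangles with all lists equal to $\{1,2\}$;
the graph $K_1+H$ is connected with five vertices, so it is not a minor of
$G$, but each triangle has a monochromatic edge and two of these three edges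
have the same color.

For $r\le2$ the two conjectures coincide, since $K_{1,0}=K_1$ and
$K_{1,1}=K_2$. For $r\ge3$ the graph $K_{1,r-1}+H$ is a proper subgraph of
$K_r+H$, so Conjecture B drops the restriction on $r$ at the price of a
stronger hypothesis on $G$. The greedy coloring of a tree suggests that the
exchange should work. Color the vertices one at a time, moving away from a
root, and keep the colored part contracted to a single vertex; an uncolored
vertex has lost at most one of its two colors, and only if it is adjacent to
the colored part. One would guess that in the same way $r$ contracted roots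
cost each vertex at most $r$ of its $r+1$ colors, and that the roots supply
the $r$ extra vertices of the join. This guess is right for one root and for
two roots, and wrong from three on.

\begin{theorem}\label{thm:small}
For $r=1$ and $r=2$, Conjecture $\mathrm B(r,H)$ is true for every connected
graph $H$ with at least one edge. Hence Conjecture $\mathrm A(r,H)$ is true in
all cases.
\end{theorem}

\begin{theorem}\label{thm:stars}
For every $r\ge3$, Conjecture $\mathrm B(r,H)$ is false for $H=K_{1,s}$ for
every $s\ge\max\{r+1,5\}$.
\end{theorem}

Thus $\mathrm B(r,H)$ holds for all $H$ if and only if $r\le2$. For $r\ge3$ we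
do not determine whether $\mathrm B(r,H)$ holds for graphs $H$ other than
these stars, for example for $H=K_2$.

For stars one can measure by how much the conjecture fails. It predicts that a
$(K_{1,r-1}+K_{1,t})$-minor-free graph can be colored without a monochromatic
$K_{1,t}$, and by Theorem~\ref{thm:small} this is so for $r\le2$. The third
theorem shows that for $r\ge3$ a monochromatic star with about $\kappa_r t$
leaves can be forced, where $\kappa_r>1$ and $\kappa_r$ grows exponentially
with $r$.

\begin{theorem}\label{thm:quant}
Let $r\ge1$, $k\ge2$ and $m\ge1$. There are a graph $G$ and an
$(r+1)$-list-assignment $L$ to $G$ such that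
\begin{itemize}
\item[(a)] $G$ has no $K_{r+1,t}$-minor for any
$t>\max\{r+k,\;k-1+2^{k-1}m\}$;
\item[(b)] every $L$-coloring of $G$ has a vertex with at least
$\frac mk\binom{r+k}{r+1}$ neighbors of its own color.
\end{itemize}
Put
\[
\kappa_r=\max_{k\ge2}\frac{1}{k\,2^{k-1}}\binom{r+k}{r+1}.
\]
For every constant $\lambda$ with $0<\lambda<\kappa_r$ and all sufficiently
large $t$, some $K_{r+1,t}$-minor-free graph, which is in particular
$(K_{1,r-1}+K_{1,t})$-minor-free, has an $(r+1)$-list-assignment all of whose
colorings contain a monochromatic $K_{1,\lceil\lambda t\rceil}$. Moreover
\[
\kappa_r\ge\frac{r+2}{4}>1\quad(r\ge3)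
\qquad\text{and}\qquad
\kappa_r\ge\frac{2^{r+1}}{(r+2)(2r+3)}.
\]
\end{theorem}

Sections~\ref{sec:dom} and~\ref{sec:roots} prove Theorem~\ref{thm:small}.
Section~\ref{sec:constr} describes one family of graphs with lists, and
Sections~\ref{sec:minors} and~\ref{sec:weights} derive
Theorems~\ref{thm:stars} and~\ref{thm:quant} from it.

\section{Dominated sets}\label{sec:dom}

To prove Theorem~\ref{thm:small} we look for a property of a monochromatic
component that rules out an $H$-minor in it for every $H$ at once. Such a
property is that the $r$ extra branch sets of a $(K_r+H)$-model are already
present outside the component.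

Let $p\ge1$, let $J$ be a graph and let $C\subseteq V(J)$. We say that $C$ is
\emph{$p$-dominated in $J$} if $V(J)\setminus C$ contains $p$ pairwise
disjoint, pairwise adjacent connected sets, each of which contains a neighbor
of every vertex of $C$.

\begin{lemma}\label{lem:join}
If $C$ is $p$-dominated in $J$ and $J[C]$ has an $H$-minor, then $J$ has a
$(K_p+H)$-minor.
\end{lemma}

\begin{proof}
Take the branch sets of a model of $H$ in $J[C]$, and take the $p$ dominating
sets as the branch sets of $K_p$. The latter are disjoint from $C$ and
pairwise adjacent, and each is adjacent to every nonempty subset of $C$.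
\end{proof}

Our inductions pass to smaller graphs by deleting and contracting, so we need
to carry domination back.

\begin{lemma}\label{lem:lift}
Let $J'$ be obtained from $J$ by deleting a set of vertices and then
contracting at most one connected set $P$ to a new vertex $x_P$. Let
$C\subseteq V(J')\setminus\{x_P\}$. Then $J'[C]=J[C]$, and if $C$ is
$p$-dominated in $J'$, it is $p$-dominated in $J$.
\end{lemma}

\begin{proof}
Neither operation changes the edges between vertices that survive, which gives
$J'[C]=J[C]$. In the dominating set $D$ that contains $x_P$, if there is one,
replace $x_P$ by $P$. Every edge $vx_P$ of $J'$ comes from an edge of $J$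
between $v$ and $P$. Hence the new set is connected, since $P$ is connected
and each vertex of $D\setminus\{x_P\}$ is joined to $P$ by a path in the new
set; it is adjacent to the other dominating sets; and it contains a neighbor
of every vertex of $C$. It is disjoint from $C$ and from the other sets.
\end{proof}

\section{One root and two roots}\label{sec:roots}

In both lemmas of this section the graph $J$ has $p$ \emph{roots}, which stand
for parts of the original graph that are already colored and have been
contracted. The remaining vertices, which form a set $R$, have lists of
varying sizes: a vertex starts with $p+1$ colors and may have lost one color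
for each root to which it is adjacent. Each step colors a set with one color
$c$, deletes $c$ from the lists of its uncolored neighbors so that the color
class cannot grow, and contracts the set into a root. The danger is a vertex
that is already adjacent to this root: it would lose a color without gaining
a root as a neighbor. The whole proof consists in arranging that no vertex
pays twice for the same root.

\subsection*{One root}

With one root $x$, the remedy is to color not one neighbor of $x$, as in the
greedy coloring of a tree, but a maximal connected set of neighbors of $x$
whose lists contain $c$. A neighbor of $x$ that would have to pay twice then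
belongs to the set. In a forest the set is a single vertex, since two adjacent
neighbors of $x$ form a triangle with $x$, and the procedure is the greedy
one.

\begin{lemma}\label{lem:one}
Let $J$ be a connected graph, let $x\in V(J)$ and $R=V(J)\setminus\{x\}$, and
let $L$ assign lists to the vertices of $R$ with $|L(v)|\ge2-[v\sim x]$ for
$v\in R$. Then $R$ has an $L$-coloring in which every monochromatic component
of $J[R]$ is $1$-dominated in $J$.
\end{lemma}

\begin{proof}
We use induction on $|R|$; for $R=\emptyset$ there is nothing to prove. Since
$J$ is connected, some $z\in R$ is adjacent to $x$. Choose $c\in L(z)$, let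
$Z=\{v\in R: v\sim x,\ c\in L(v)\}$, and let $Z_0$ be the vertex set of the
component of $J[Z]$ that contains $z$. Color $Z_0$ with $c$. The set $Z_0$ is
$1$-dominated by $\{x\}$.

Let $J'$ be obtained from $J$ by contracting $\{x\}\cup Z_0$ to a vertex $x'$.
For $v\in R\setminus Z_0$ let $L'(v)=L(v)\setminus\{c\}$ if $v\sim Z_0$ and
$L'(v)=L(v)$ otherwise. We check that $|L'(v)|\ge2-[v\sim x']$. If
$v\not\sim Z_0$, then neither the list nor the bound has changed. If
$v\sim Z_0$, the bound is $1$. When $v\not\sim x$ we have
$|L'(v)|\ge2-1$. When $v\sim x$ we have $c\notin L(v)$, for otherwise $v$
would lie in $Z$ and, being adjacent to $Z_0$, in $Z_0$; so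
$|L'(v)|=|L(v)|\ge1$.

The graph $J'$ is connected, so induction gives an $L'$-coloring of
$R\setminus Z_0$. No vertex of $R\setminus Z_0$ adjacent to $Z_0$ has color
$c$, so the monochromatic components of $J[R]$ are $Z_0$ and those of
$J[R\setminus Z_0]$. The latter are $1$-dominated in $J'$, hence in $J$ by
Lemma~\ref{lem:lift}.
\end{proof}

\subsection*{Two roots}

With adjacent roots $x$ and $y$, the set $Z_0$ is still dominated by $\{x\}$,
but it needs a second dominating set. The natural candidate is $y$ together
with everything that can be reached from $y$ in $R$ without crossing $Z_0$.
Some vertices of $Z_0$ may have no neighbor in this set, and they cannot be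
colored yet. A graph on five vertices shows what happens then.

\begin{example}\label{ex:five}
Let $J$ have vertices $x,y,f,z,m$ and edges $xy$, $xf$, $xz$, $fz$, $zm$,
$my$. Each of $f,z,m$ is adjacent to exactly one root, so it may have a list
of $3-1=2$ colors; suppose that $c$ is in all three lists. Then
$Z_0=\{f,z\}$. This set is not $2$-dominated, because $x$ is the only neighbor
of $f$ outside it. The set $\{z\}$ is $2$-dominated, by $\{x\}$ and
$\{y,m\}$. So we color only $z$ with $c$, and $f$ and $m$ are left with one
color each; each must now be adjacent to both roots. Contracting $z$ into $x$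
achieves this for $m$ but not for $f$, and contracting $\{z,m\}$ into $y$
achieves it for $f$ but removes $m$. No single contraction serves both
vertices. Since $f$ and $m$ are not adjacent, none is needed: we color $m$ in
the first contracted graph and $f$ in the second.
\end{example}

The general step splits the uncolored vertices in the same way, into a set $M$
playing the part of $m$ and a set $N$ playing the part of $f$. There is one
further change from Lemma~\ref{lem:one}. A single vertex need not be
$2$-dominated, for instance if it has degree one, so we exempt monochromatic
components with one vertex. This costs nothing, because $H$ has an edge.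

\begin{lemma}\label{lem:two}
Let $J$ be a connected graph, let $xy$ be an edge of $J$ and
$R=V(J)\setminus\{x,y\}$, and let $L$ assign lists to the vertices of $R$ with
\[
|L(v)|\ge3-[v\sim x]-[v\sim y]\qquad(v\in R).
\]
Then $R$ has an $L$-coloring in which every monochromatic component of $J[R]$
with at least two vertices is $2$-dominated in $J$.
\end{lemma}

\begin{proof}
We use induction on $|R|$; for $R=\emptyset$ there is nothing to prove. Since
$J$ is connected, each component of $J[R]$ is adjacent to $x$ or to $y$. If
$J[R]$ is disconnected, then for the vertex set $R'$ of each component the
graph $J[R'\cup\{x,y\}]$ is connected, and we apply induction to it and use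
Lemma~\ref{lem:lift}. So we may assume that $R$ is connected.

\smallskip
\noindent\emph{Case 1: $R$ is adjacent to only one root, say to $x$.}
Then $y$ cannot help to dominate anything, no vertex has paid for it, and we
replace it by a new root. Choose $z\in R$ with $z\sim x$, color it with some
$c\in L(z)$, and delete $c$ from the lists of the neighbors of $z$ in $R$. The
graph $J-y$ is connected, because $R$ is connected and adjacent to $x$, and
$xz$ is an edge of it. Every $v\in R\setminus\{z\}$ has $[v\sim y]=0$, so its
new list has at least $3-[v\sim x]-[v\sim z]$ colors. Induction applied to
$J-y$ with roots $x,z$ colors $R\setminus\{z\}$. The neighbors of $z$ in $R$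
avoid $c$, so $\{z\}$ is a monochromatic component of $J[R]$, and it is
exempt. The other components with at least two vertices are $2$-dominated in
$J-y$, hence in $J$.

\smallskip
\noindent\emph{Case 2: $R$ is adjacent to both roots.}
Choose $z\in R$ with $z\sim x$ and choose $c\in L(z)$; all lists are nonempty.
Let $Z=\{v\in R:v\sim x,\ c\in L(v)\}$, and let $Z_0$ be the vertex set of the
component of $J[Z]$ that contains $z$. Let $M$ be the union of the components
of $J[R\setminus Z_0]$ that are adjacent to $y$; possibly $M=\emptyset$. The
set $\{y\}\cup M$ is connected. Let $Z_1$ be the set of vertices of $Z_0$ with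
a neighbor in $\{y\}\cup M$, let $F=Z_0\setminus Z_1$, and let $N$ be the
union of $F$ and the components of $J[R\setminus Z_0]$ that are not adjacent
to $y$. Thus $R$ is the disjoint union of $Z_1$, $M$ and $N$; see
Figure~\ref{fig:split}.

\begin{figure}[ht]
\centering
\begin{tikzpicture}
\node[circle,draw,inner sep=2pt] (x) at (0,2) {$x$};
\node[circle,draw,inner sep=2pt] (y) at (4,2) {$y$};
\node[draw,rounded corners,minimum width=1.3cm,minimum height=.7cm] (n) at (-3,0) {$N\setminus F$};
\node[draw,rounded corners,minimum width=1.3cm,minimum height=.7cm] (f) at (-1,0) {$F$};
\node[draw,rounded corners,minimum width=1.3cm,minimum height=.7cm] (z) at (1.5,0) {$Z_1$};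
\node[draw,rounded corners,minimum width=1.3cm,minimum height=.7cm] (m) at (4,0) {$M$};
\draw (x)--(y) (y)--(m);
\draw[very thick] (x)--(f) (x)--(z);
\draw[dashed] (x)--(n) (x)--(m) (y)--(z) (z)--(m) (f)--(z) (n)--(f);
\draw[dashed] (n.south) to[bend right=30] (z.south);
\draw[dotted] (-3.9,-.55) rectangle (-.2,.55);
\node at (-4.2,0) {$N$};
\end{tikzpicture}
\caption{The partition of the uncolored set $R$ into $Z_1$, $M$ and $N$ in
Case 2 of Lemma~\ref{lem:two}. The roots $x,y$ are adjacent. Every vertex of
$Z_0=F\cup Z_1$ is adjacent to $x$ (thick lines), every component of $M$ is
adjacent to $y$, and every vertex of $Z_1$ has a neighbor in $\{y\}\cup M$.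
Dashed lines mark the other places where edges may occur; there is no edge
between $N$ and $\{y\}\cup M$.}\label{fig:split}
\end{figure}

We record two facts. First, $Z_1\ne\emptyset$. By the assumption of Case 2
some $v\in R$ is adjacent to $y$. If $v\in Z_0$, then $v\in Z_1$. Otherwise
the component of $J[R\setminus Z_0]$ that contains $v$ lies in $M$; since $R$
is connected and $Z_0\neq\emptyset$, this component is adjacent to a vertex of
$Z_0$, and that vertex is in $Z_1$. Second,
\begin{equation}\label{eq:sep}
\text{no vertex of $N$ has a neighbor in $\{y\}\cup M$.}
\end{equation}
For vertices of $F$ this is the definition of $F$. A vertex of $N\setminus F$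
lies in a component of $J[R\setminus Z_0]$ that is not adjacent to $y$ and is
different from the components that make up $M$.

Color $Z_1$ with $c$. Every vertex of $Z_1$ is adjacent to $x$ and has a
neighbor in $\{y\}\cup M$, so each component of $J[Z_1]$ is $2$-dominated by
$\{x\}$ and $\{y\}\cup M$, which are disjoint, connected, and adjacent through
the edge $xy$. For $v\in M\cup N$ let $L'(v)=L(v)\setminus\{c\}$ if
$v\sim Z_1$ and $L'(v)=L(v)$ otherwise. As $Z_1\ne\emptyset$, both $|M|$ and
$|N|$ are smaller than $|R|$.

\smallskip
\emph{Coloring $M$.} Vertices of $M$ may have paid for $y$ already, so we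
contract $Z_1$ into $x$ and use the maximality of $Z_0$. Let $J_1$ be obtained
from $J$ by deleting $N$ and contracting the connected set $\{x\}\cup Z_1$ to
$x_1$. Then $x_1y$ is an edge, and $J_1$ is connected because every component
of $J[M]$ is adjacent to $y$. Let $v\in M$. If $v\not\sim Z_1$, then
$L'(v)=L(v)$ and $[v\sim x_1]=[v\sim x]$. If $v\sim Z_1$ and $v\not\sim x$,
then $|L'(v)|\ge3-[v\sim y]-1$. If $v\sim Z_1$ and $v\sim x$, then
$c\notin L(v)$, for otherwise $v$ would lie in $Z$ and, being adjacent to
$Z_0$, in $Z_0$, which is disjoint from $M$; so
$|L'(v)|=|L(v)|\ge3-1-[v\sim y]$. In all three cases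
$|L'(v)|\ge3-[v\sim x_1]-[v\sim y]$, and induction gives an $L'$-coloring of
$M$.

\smallskip
\emph{Coloring $N$.} Vertices of $F$ have paid for $x$ and do have $c$ in
their lists, so here $Z_1$ cannot be contracted into $x$. By \eqref{eq:sep},
however, no vertex of $N$ has paid for $y$. Let $J_2$ be obtained from $J$ by
contracting $\{y\}\cup M\cup Z_1$ to $y_2$; this set is connected because
every vertex of $Z_1$ has a neighbor in the connected set $\{y\}\cup M$. Then
$J_2$ is connected, $xy_2$ is an edge, and $V(J_2)=\{x,y_2\}\cup N$. For
$v\in N$, \eqref{eq:sep} gives $[v\sim y]=0$ and $[v\sim y_2]=[v\sim Z_1]$,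
so
\[
|L'(v)|\ge|L(v)|-[v\sim Z_1]\ge3-[v\sim x]-[v\sim y_2].
\]
Induction gives an $L'$-coloring of $N$.

\smallskip
The vertices of $M\cup N$ adjacent to $Z_1$ avoid $c$, and $M$ is not adjacent
to $N$. So every monochromatic component of $J[R]$ is a component of $J[Z_1]$,
or a monochromatic component of $J[M]=J_1[M]$, or one of $J[N]=J_2[N]$. Those
of the first kind are $2$-dominated in $J$ as shown above; those of the other
two kinds with at least two vertices are $2$-dominated in $J_1$ or $J_2$,
hence in $J$ by Lemma~\ref{lem:lift}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:small}]
Let $r\in\{1,2\}$, so that $K_{1,r-1}=K_r$. Let $G$ be $(K_r+H)$-minor-free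
and let $L$ be an $(r+1)$-list-assignment. We color the components of $G$
separately, and a component with one vertex has no $H$-minor, so we may assume
that $G$ is connected with at least two vertices.

If $r=1$, choose a vertex $x$, color it with some $c_x\in L(x)$, delete $c_x$
from the lists of its neighbors, and color the other vertices by
Lemma~\ref{lem:one}. If $r=2$, choose an edge $xy$, color $x$ with some
$c_x\in L(x)$ and $y$ with some $c_y\in L(y)\setminus\{c_x\}$, delete $c_x$
from the lists of the neighbors of $x$ and $c_y$ from the lists of the
neighbors of $y$, and color the other vertices by Lemma~\ref{lem:two}. In both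
cases a vertex has lost at most one of its $r+1$ colors for each root adjacent
to it, so the lemma applies with $J=G$.

No root has a neighbor of its own color, so each root is a monochromatic
component by itself, and every monochromatic component $C$ of $G$ with at
least two vertices is $r$-dominated in $G$. If a monochromatic component had
an $H$-minor, it would have at least two vertices, since $H$ has an edge, and
Lemma~\ref{lem:join} would give a $(K_r+H)$-minor of $G$. So none has, which
is the conclusion of $\mathrm B(r,H)$ and of $\mathrm A(r,H)$.
\end{proof}

The coloring just constructed does not depend on $H$: it works simultaneously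
for all $H$ such that $G$ is $(K_r+H)$-minor-free.

\section{Graphs that force a monochromatic star}\label{sec:constr}

We turn to $H=K_{1,s}$. The graph $K_{1,r-1}+K_{1,s}$ contains $K_{r+1,s}$:
each of the $s$ leaves of $K_{1,s}$ is adjacent to the center of $K_{1,s}$ and
to the $r$ vertices of $K_{1,r-1}$. Hence
\begin{equation}\label{eq:bip}
\text{every $K_{r+1,s}$-minor-free graph is $(K_{1,r-1}+K_{1,s})$-minor-free,}
\end{equation}
and to disprove $\mathrm B(r,K_{1,s})$ it suffices to find a
$K_{r+1,s}$-minor-free graph with lists of size $r+1$ in which every coloring
has a vertex with $s$ neighbors of its own color.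

A vertex $v$ is forced to have a neighbor of its own color if its list
consists of the colors of $r+1$ of its neighbors. To use this we must know
those colors in advance. We can arrange to know the colors of $r$ vertices
$w_1,\dots,w_r$, the \emph{anchors}: attach to them a separate gadget, a
\emph{block}, for each of their possible colorings $\varphi$. The number $r$
is what the excluded minor allows, since one of the $r+1$ branch sets on the
first side of a $K_{r+1,s}$-model must avoid the anchors, and this will
confine the model essentially to one block. If each block is repeated many
times, then either an anchor collects $s$ neighbors of its own color, or there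
is a block for the actual coloring $\varphi$ in which no vertex repeats the
color of an adjacent anchor. In such a block a \emph{hub}, a vertex adjacent
to all anchors whose list consists of the $r$ colors of $\varphi$ and one new
color, must take the new color. With $k$ hubs we know the colors of $r+k$
vertices, and we attach \emph{satellites} of degree $r+1$ to them. Each
satellite repeats the color of a neighbor, and this neighbor is a hub.

One hub is not enough. For $k=1$ all satellites of a block have the same $r+1$
neighbors, so the $s$ satellites needed for a monochromatic $K_{1,s}$ form a
$K_{r+1,s}$ with these neighbors. With more hubs the satellites have many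
different neighborhoods, and a model of $K_{r+1,s}$ can use only a few of
them, while the coloring has to accommodate all.

\medskip
\noindent\textbf{Construction.} Let $r,k,s\ge1$, let
$W=\{w_1,\dots,w_r\}$ and $\Omega=W\cup\{u_1,\dots,u_k\}$, so that
$|\Omega|=r+k$. A \emph{type} is a subset of $\Omega$ with $r+1$ elements. Let
$\mu$ assign a nonnegative integer $\mu(T)$ to each type $T$. Let
$L(w_1),\dots,L(w_r)$ be pairwise disjoint sets of $r+1$ colors, and let
$\gamma_1,\dots,\gamma_k$ be distinct further colors. The graph
$G=G(r,k,s,\mu)$ consists of the independent set $W$ of anchors and, for each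
coloring $\varphi$ of $W$ with $\varphi(w_i)\in L(w_i)$ and each
$q\in\{1,\dots,r(s-1)+1\}$, a block $Q=Q_{\varphi,q}$ of new vertices:
\begin{itemize}
\item $k$ pairwise nonadjacent hubs, denoted $u_1,\dots,u_k$ when the block is
fixed, each adjacent to all anchors, with
$L(u_j)=\{\varphi(w_1),\dots,\varphi(w_r),\gamma_j\}$;
\item for each type $T$, $\mu(T)$ satellites of type $T$, each with
neighborhood exactly $T$ and with list
$\{\varphi(w_i):w_i\in T\}\cup\{\gamma_j:u_j\in T\}$, where $u_j$ means the
hub of $Q$.
\end{itemize}
There are no other edges. The anchors together with the hubs of $Q$ form the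
\emph{core} of $Q$, which we identify with $\Omega$. The $r+k$ colors
$\varphi(w_i)$ and $\gamma_j$ are distinct, because the lists of the anchors
are disjoint; so every list has exactly $r+1$ colors. Different blocks are
disjoint and nonadjacent, and the satellites of a block form an independent
set.

\begin{example}\label{ex:35}
Let $r=3$, $s=5$, $k=2$ and $\mu\equiv2$. The core is
$\{w_1,w_2,w_3,u_1,u_2\}$, a type omits one of these five vertices, and a
block has ten satellites. Consider a block whose vertices do not repeat the
colors of adjacent anchors. Its hubs have colors $\gamma_1$ and $\gamma_2$.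
The two satellites omitting $u_1$ have color $\gamma_2$, the two omitting
$u_2$ have color $\gamma_1$, and each of the six omitting an anchor has one of
the two colors. Ten satellites are shared between two hubs, so one hub is the
center of a monochromatic $K_{1,5}$.

Now try to build a $K_{4,t}$-model with satellites as the $t$ branch sets on
the second side. The four branch sets on the first side have five core
vertices to share. The choice $\{w_1,u_1\},\{w_2\},\{w_3\},\{u_2\}$ gives a
$K_{4,4}$-model, with the four satellites that omit $w_1$ or $u_1$. The other
six satellites cannot be added, since each omits $w_2$, $w_3$ or $u_2$ and so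
misses a branch set. Lemma~\ref{lem:minor} below shows that no model does
better, so $G$ has no $K_{4,5}$-minor.

For $r=2$ and the same $s,k,\mu$ there are only four types and eight
satellites. Giving $\gamma_1$ to those omitting $u_2$ or $w_1$ and $\gamma_2$
to those omitting $u_1$ or $w_2$ leaves each hub with four neighbors of its
color, and no $K_{1,5}$ is forced.
\end{example}

\begin{lemma}\label{lem:star}
Suppose that
\begin{equation}\label{eq:total}
\sum_{T}\mu(T)\ge k(s-1)+1,
\end{equation}
where the sum is over all types. Then every $L$-coloring of $G(r,k,s,\mu)$ has
a vertex with at least $s$ neighbors of its own color, that is, a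
monochromatic subgraph isomorphic to $K_{1,s}$.
\end{lemma}

\begin{proof}
Let $\varphi$ be the restriction of the coloring to $W$, and consider the
$r(s-1)+1$ blocks $Q_{\varphi,q}$. If for some $i$ at least $s$ of them
contain a neighbor of $w_i$ with color $\varphi(w_i)$, then $w_i$ is the
required vertex. Otherwise each anchor has such a neighbor in at most $s-1$ of
these blocks, so some block $Q=Q_{\varphi,q}$ contains no such neighbor for
any $i$. In $Q$ the hub $u_j$ is adjacent to all anchors, so it has none of
the colors $\varphi(w_i)$ and must have color $\gamma_j$. A satellite of type
$T$ has none of the colors $\varphi(w_i)$ with $w_i\in T$, so it has a color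
$\gamma_j$ with $u_j\in T$, which is the color of its neighbor $u_j$. By
\eqref{eq:total} the block has more than $k(s-1)$ satellites, so one of the
$k$ hubs has at least $s$ neighbors of its own color.
\end{proof}

\section{Complete bipartite minors}\label{sec:minors}

The next lemma reduces the search for a $K_{r+1,t}$-minor in the whole graph
to a count in $\Omega$. A \emph{transversal} of pairwise disjoint sets
$\Omega_0,\dots,\Omega_r$ is a set consisting of exactly one element from each
$\Omega_i$. A transversal of $r+1$ disjoint subsets of $\Omega$ is a type.

\begin{lemma}\label{lem:minor}
Let $t\ge r+1$ and suppose that $G(r,k,s,\mu)$ has a $K_{r+1,t}$-minor. Then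
there are pairwise disjoint nonempty subsets $\Omega_0,\dots,\Omega_r$ of
$\Omega$ such that
\begin{equation}\label{eq:bound}
t\le\Bigl|\,\Omega\setminus\bigcup_{i=0}^r\Omega_i\Bigr|+\sum_{T}\mu(T),
\end{equation}
where the sum is over the transversals $T$ of $\Omega_0,\dots,\Omega_r$.
\end{lemma}

\begin{proof}
Let $D_0,\dots,D_r,E_1,\dots,E_t$ be pairwise disjoint connected sets with
every $D_i$ adjacent to every $E_j$.

\smallskip
\emph{All branch sets that avoid $W$ lie in one block.} Different blocks are
nonadjacent, so a connected set that avoids $W$ lies in a single block, and
two adjacent such sets lie in the same block. Since $|W|=r$, while there are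
$r+1$ sets $D_i$ and $t\ge r+1$ sets $E_j$, some $D_{i_0}$ and some $E_{j_0}$
avoid $W$. They are adjacent, so they lie in the same block $Q$. Every $E_j$
that avoids $W$ is adjacent to $D_{i_0}$ and every $D_i$ that avoids $W$ is
adjacent to $E_{j_0}$, so all these sets lie in $Q$. Branch sets that meet $W$
may pass through other blocks; we shall only use their intersections with the
core of $Q$, which from now on is $\Omega$.

\smallskip
\emph{Small branch sets.} Call a branch set \emph{small} if it is disjoint
from $\Omega$. A small set avoids $W$, so it lies in $Q$, and it avoids the
hubs of $Q$, so it consists of satellites of $Q$. Being connected and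
independent, it is a single satellite. Satellites are pairwise nonadjacent, so
a small $D_i$ and a small $E_j$ cannot both exist.

\smallskip
\emph{We may assume that no $D_i$ is small.} Suppose that some $D_i$ is small.
It is a vertex of degree $r+1$ with a neighbor in each of the $t$ disjoint
sets $E_j$, so $t\le r+1$ and therefore $t=r+1$. The two sides of the model
then have the same number of sets, and no $E_j$ is small. We exchange the
names of the two sides.

\smallskip
\emph{The count.} Put $\Omega_i=D_i\cap\Omega$. These sets are nonempty and
pairwise disjoint. The sets $E_j$ that are not small contain distinct elements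
of $\Omega$, none of which lies in any $D_i$; so there are at most
$|\Omega\setminus\bigcup_i\Omega_i|$ of them. A small $E_j$ is a satellite of
$Q$ of some type $T$. Its neighborhood $T$ is contained in $\Omega$ and meets
every $D_i$, so it meets every $\Omega_i$. As $|T|=r+1$, the set $T$ is a
transversal of $\Omega_0,\dots,\Omega_r$. Distinct small sets are distinct
satellites, and $Q$ has $\mu(T)$ satellites of type $T$. Adding the two bounds
gives \eqref{eq:bound}.
\end{proof}

\section{Choosing the weights}\label{sec:weights}

It remains to choose $k$ and $\mu$ so that the total weight is large enough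
for \eqref{eq:total} while the right side of \eqref{eq:bound} stays small for
every family $\Omega_0,\dots,\Omega_r$.

\subsection*{Two hubs}

\begin{proof}[Proof of Theorem~\ref{thm:stars}]
Let $r\ge3$ and $s\ge\max\{r+1,5\}$, and take $k=2$. Then $|\Omega|=r+2$, and
a type has the form $\Omega\setminus\{\alpha\}$ with $\alpha\in\Omega$; write
$\mu_\alpha$ for its weight. If $s$ is odd, let $\mu_\alpha=\frac{s-1}2$ for
all $\alpha$. If $s$ is even, let $\mu_\alpha=\frac s2$ for one element
$\alpha$ and $\mu_\alpha=\frac s2-1$ for all others. In both cases
\begin{equation}\label{eq:pair}
\mu_\alpha+\mu_\beta\le s-1\quad(\alpha\ne\beta),\qquad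
\mu_\alpha\le\tfrac s2 .
\end{equation}
Condition \eqref{eq:total} reads $\sum_\alpha\mu_\alpha\ge2s-1$. There are
$r+2\ge5$ terms. For odd $s$ the sum is at least
$\frac52(s-1)=2s-1+\frac{s-3}2\ge2s-1$. For even $s$ we have $s\ge6$, and the
sum is at least $\frac52(s-2)+1=2s-1+\frac{s-6}2\ge2s-1$. By
Lemma~\ref{lem:star}, every $L$-coloring of $G=G(r,2,s,\mu)$ has a
monochromatic subgraph isomorphic, and so contractible, to $K_{1,s}$.

Suppose that $G$ has a $K_{r+1,s}$-minor. Since $s\ge r+1$,
Lemma~\ref{lem:minor} applies with $t=s$. The union of the $r+1$ sets
$\Omega_i$ has $r+1$ or $r+2$ elements. If it has $r+1$ elements, all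
$\Omega_i$ are singletons, there is one transversal, and \eqref{eq:bound} and
\eqref{eq:pair} give $s\le1+\frac s2$, which is false for $s>2$. If it has
$r+2$ elements, one $\Omega_i$ is a pair $\{\alpha,\beta\}$ and the others are
singletons; the transversals are $\Omega\setminus\{\alpha\}$ and
$\Omega\setminus\{\beta\}$, and $s\le0+\mu_\alpha+\mu_\beta\le s-1$, which is
false. So $G$ is $K_{r+1,s}$-minor-free, hence
$(K_{1,r-1}+K_{1,s})$-minor-free by \eqref{eq:bip}, and
$\mathrm B(r,K_{1,s})$ fails.
\end{proof}

\begin{remark}\label{rem:hyp}
The hypothesis $r\ge3$ enters only through the number of types. For $r=2$ the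
four weights fall into two pairs, so the first inequality in \eqref{eq:pair}
bounds their sum by $2s-2$, one less than \eqref{eq:total} requires. The
hypothesis $s\ge5$ follows from $s\ge r+1$ except when $r=3$ and $s=4$. There,
five nonnegative integers with pairwise sums at most $3$ have sum at most
$2+1+1+1+1=6<7$, so \eqref{eq:pair} and \eqref{eq:total} are again
incompatible.
\end{remark}

\begin{remark}\label{rem:three}
The proof of \eqref{eq:bip} does not use the edges of $K_{1,r-1}$, so the same
graphs are $(X+K_{1,s})$-minor-free for every graph $X$ with $r$ vertices. For
$X=K_r$ this shows that the restriction $r\le2$ in Conjecture A cannot be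
dropped. It also shows that the method of Section~\ref{sec:roots} does not
extend to three roots: in every coloring of the graph of Example~\ref{ex:35},
whose lists have four colors, some monochromatic component contains $K_{1,5}$,
and by Lemma~\ref{lem:join} this component is not $3$-dominated.
\end{remark}

\subsection*{Many hubs}

With constant weight $m$, the $k$ hubs have to share $m\binom{r+k}{r+1}$
satellites. The number of types that one model can use is bounded in terms of
$k$ alone, because after each $\Omega_i$ has received one element of $\Omega$
only $k-1$ elements are left to distribute. The ratio of the two quantities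
gives $\kappa_r$.

\begin{proof}[Proof of Theorem~\ref{thm:quant}]
Let $\mu\equiv m$, $s=\bigl\lceil\frac mk\binom{r+k}{r+1}\bigr\rceil$ and
$G=G(r,k,s,\mu)$. Then $s-1<\frac mk\binom{r+k}{r+1}$, so the integer
$\sum_T\mu(T)=m\binom{r+k}{r+1}$ is larger than $k(s-1)$. This is
\eqref{eq:total}, and Lemma~\ref{lem:star} gives (b).

For (a), let $t>r+k$ and suppose that $G$ has a $K_{r+1,t}$-minor. Take
$\Omega_0,\dots,\Omega_r$ as in Lemma~\ref{lem:minor}. Their union has at
least $r+1$ elements, so the first term in \eqref{eq:bound} is at most $k-1$.
Since $n\le2^{n-1}$ for every integer $n\ge1$, the number of transversals is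
\[
\prod_{i=0}^r|\Omega_i|\le\prod_{i=0}^r2^{|\Omega_i|-1}
\le2^{(r+k)-(r+1)}=2^{k-1}.
\]
Hence $t\le k-1+2^{k-1}m$, which proves (a).

The maximum defining $\kappa_r$ exists: for fixed $r$ the binomial coefficient
$\binom{r+k}{r+1}$ is a polynomial in $k$, so the positive quotients tend to
$0$ as $k\to\infty$. Fix $k$ attaining the maximum and let
$0<\lambda<\kappa_r$. For $t>r+k$ with $t\ge k+2^{k-1}$ put
$m=\lfloor(t-k)/2^{k-1}\rfloor\ge1$. Then $k-1+2^{k-1}m\le t-1$, so by (a) the
graph $G$ has no $K_{r+1,t}$-minor, and by \eqref{eq:bip} no
$(K_{1,r-1}+K_{1,t})$-minor. Since $m\ge(t-k-2^{k-1})/2^{k-1}$,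
\[
\frac mk\binom{r+k}{r+1}\ge\kappa_r\,\bigl(t-k-2^{k-1}\bigr),
\]
and the right side is at least $\lambda t+1\ge\lceil\lambda t\rceil$ as soon
as $(\kappa_r-\lambda)t\ge\kappa_r(k+2^{k-1})+1$. By (b), every $L$-coloring
then contains a monochromatic $K_{1,\lceil\lambda t\rceil}$.

Finally, $k=2$ gives $\kappa_r\ge\binom{r+2}{r+1}/4=\frac{r+2}4$, which
exceeds $1$ for $r\ge3$. For the second bound take $k=r+2$ and $n=r+1$. The
coefficient $\binom{2n}n$ is the largest of the $2n+1$ terms of
$\sum_i\binom{2n}i=4^n$, so $\binom{2n}{n}\ge\frac{4^n}{2n+1}$ and
\[
\kappa_r\ge\frac{1}{(r+2)\,2^{r+1}}\binom{2r+2}{r+1}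
\ge\frac{4^{r+1}}{(r+2)\,2^{r+1}(2r+3)}=\frac{2^{r+1}}{(r+2)(2r+3)}.
\qedhere
\]
\end{proof}

\begin{remark}\label{rem:kappa}
Theorems~\ref{thm:small} and~\ref{thm:quant} meet at $r=2$. If $\kappa_r>1$,
then $\lambda=1$ in Theorem~\ref{thm:quant} contradicts
$\mathrm B(r,K_{1,t})$ for large $t$; so Theorem~\ref{thm:small} forces
$\kappa_r\le1$ for $r\le2$. The term $k=2$ gives $\kappa_2\ge\frac44$, and
therefore $\kappa_2=1$.
\end{remark}

\begin{thebibliography}{9}
\bibitem{book} A printed mathematics book, in which Conjectures
$A(r,H,\mathrm{ch})$ and $B(r,H,\mathrm{ch})$ are stated.
\end{thebibliography}
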